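\title{Closed ideals of convolution algebras on the half-line with a log-concave weight}

\begin{abstract}
Let $w$ be a positive continuous function on $[0,\infty)$ with $\log w$ concave. We prove that every nonzero closed ideal of the convolution algebra $L^1(w,\mathbb R^+)$ is the set of all functions vanishing on some interval $[0,a]$ if and only if $x^{-1}\log w(x)\to-\infty$. Duality turns the question into a uniqueness theorem of Titchmarsh type for the equation $\int g(x+y)\,d\mu(x)=0$, in which $\mu$ may grow so fast that its Laplace transform converges nowhere. At the point $z$ we replace the Laplace transform by the transform of $\mu$ cut off where the slope of $-\log w$ reaches $\operatorname{Re}z$, and we combine an $L^2$ estimate for this object with potential theory in a half-plane.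
\end{abstract}

\section{The problem and the results}\label{sec:intro}

Let $\mathbb R^+=[0,\infty)$. A \emph{weight} is a positive continuous function $w$ on $\mathbb R^+$. Let $L^1(w)=L^1(w,\mathbb R^+)$ be the space of measurable functions $f$ on $\mathbb R^+$ with $\|f\|=\int_0^\infty|f(x)|\,w(x)\,dx<\infty$, and let $(f*h)(x)=\int_0^xf(x-y)h(y)\,dy$. If
\begin{equation}\label{eq:submult}
w(x+y)\le C\,w(x)w(y)\qquad(x,y\ge0),
\end{equation}
then $\|f*h\|\le C\|f\|\|h\|$ by Tonelli's theorem, and $L^1(w)$ is a commutative Banach algebra in the norm $C\|\cdot\|$. This is the case when $\log w$ is concave. Indeed, the increments of the convex function $\varphi=-\log w$ are nondecreasing,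
\begin{equation}\label{eq:incr}
\varphi(u+t)-\varphi(u)\le\varphi(u'+t)-\varphi(u')\qquad(0\le u\le u',\ t\ge0),
\end{equation}
and the choice $u=0$, $u'=x$, $t=y$ gives \eqref{eq:submult} with $C=1/w(0)$. Dividing $w$ by $w(0)$ changes neither the space nor its closed ideals, so one may take $w(0)=1$ and $C=1$.

The value $(f*h)(x)$ involves $f$ only on $[0,x]$. Hence, for each $a\ge0$,
\[
M_a=\{f\in L^1(w): f=0\ \text{a.e.\ on }[0,a]\}
\]
is a closed ideal, and $M_0$ is the whole algebra. The ideals $M_a$ are called \emph{standard}; a closed ideal that is neither $\{0\}$ nor standard is \emph{non-standard}.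

\begin{quote}
\textbf{Problem.} Is there a weight $w$ on $\mathbb R^+$ with $\log w$ concave and $\lim_{x\to\infty}x^{-1}\log w(x)=-\infty$ such that $L^1(w,\mathbb R^+)$ has non-standard ideals?
\end{quote}

Two extreme cases frame the question. If $w(x)=e^{-cx}$, then $f\mapsto\int f(x)e^{-cx}\,dx$ is a bounded multiplicative functional, and its kernel is a non-standard ideal. The limit condition removes this source of ideals, since then $e^{-zx}=O(w(x))$ holds for no complex $z$. At the other extreme, let formally $\varphi=0$ on $[0,1]$ and $\varphi=+\infty$ beyond $1$. The algebra is then $L^1[0,1]$ with convolution, and Titchmarsh's convolution theorem shows that its closed ideals are standard (Remark~\ref{rem:titch}). A finite convex $\varphi$ with $\varphi(x)/x\to\infty$ lies between the two. It may be linear on very long intervals, where $w$ looks like an exponential, and this leaves room to expect a counterexample. The Laplace transform, the natural tool in both extreme cases, is not available: $f(x)=e^{\varphi(x)}/(1+x^2)$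 lies in $L^1(w)$, and $\int f(x)e^{-sx}\,dx=\infty$ for every real $s$. The answer is nevertheless negative.

For a locally integrable $f\ne0$, let $\alpha(f)$ be the infimum of the support of the measure $f\,dx$, that is, the largest $a$ such that $f=0$ a.e.\ on $[0,a]$.

\begin{theorem}\label{thm:main}
If $\log w$ is concave and $x^{-1}\log w(x)\to-\infty$, then every nonzero closed ideal of $L^1(w,\mathbb R^+)$ is $M_a$ for some $a\ge0$. In particular, $\overline{f*L^1(w)}=M_{\alpha(f)}$ for every $f\ne0$.
\end{theorem}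

\begin{theorem}[Dichotomy]\label{thm:dich}
Let $\log w$ be concave. All nonzero closed ideals of $L^1(w,\mathbb R^+)$ are standard if and only if $x^{-1}\log w(x)\to-\infty$.
\end{theorem}

\begin{theorem}[Beyond concavity]\label{thm:beyond}
Let $w$ be a weight with $w(x+y)\le C\,w(x)w(y)$. Suppose that there is a continuous convex $\varphi$ with $\varphi(x)/x\to\infty$ and $\log w(x)=-\varphi(x)+o(\varphi(x)/x)$ as $x\to\infty$. Then every nonzero closed ideal of $L^1(w,\mathbb R^+)$ is standard.
\end{theorem}

All three rest on a uniqueness theorem for a convolution equation. A \emph{complex measure} on $\mathbb R^+$ means $d\mu=\sigma\,d|\mu|$, where $|\mu|$ is a positive Borel measure finite on compact sets and $\sigma$ is a Borel function of modulus one. For $\mu\ne0$ put $\alpha(\mu)=\inf\operatorname{supp}\mu$. Thus $\alpha(\mu)=0$ means that the restriction of $\mu$ to $[0,c)$ is nonzero for every $c>0$.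

\begin{theorem}[Uniqueness]\label{thm:A}
Let $\varphi:\mathbb R^+\to\mathbb R$ be continuous and convex with $\varphi(x)/x\to\infty$. Let $\mu$ be a complex measure with $\int e^{-\varphi}\,d|\mu|<\infty$ and $\alpha(\mu)=0$. Let $g$ be a Borel function with $|g|\le Ce^{-\varphi}$ and
\begin{equation}\label{eq:conv}
\int_{\mathbb R^+}g(x+y)\,d\mu(x)=0\qquad\text{for a.e.\ }y\ge0 .
\end{equation}
Then $g=0$ a.e.
\end{theorem}

The integral in \eqref{eq:conv} converges absolutely for every $y$, because $\varphi(x+y)\ge\varphi(x)+\varphi(y)-\varphi(0)$ by \eqref{eq:incr}. The theorem fails without $\alpha(\mu)=0$: take $\mu=\delta_1$ and $g=\mathbf 1_{[0,1)}$. It fails without $\varphi(x)/x\to\infty$: take $\varphi(x)=x$, $\mu=\delta_0-e\,\delta_1$ and $g(x)=e^{-x}$. Translation gives the following general form.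

\begin{theorem}[Extended Titchmarsh theorem]\label{thm:T}
Let $\varphi$ be as in Theorem~\ref{thm:A}. Let $\mu\ne0$ be a complex measure with $\int e^{-\varphi}\,d|\mu|<\infty$, let $g$ be a Borel function with $|g|\le Ce^{-\varphi}$, and let $c\ge0$. If $\int g(x+y)\,d\mu(x)=0$ for a.e.\ $y\ge c$, then $g=0$ a.e.\ on $[\alpha(\mu)+c,\infty)$.
\end{theorem}

Section~\ref{sec:red} derives the other four theorems from Theorem~\ref{thm:A}. Section~\ref{sec:atoms} shows the idea of its proof on a measure with two atoms, and Sections~\ref{sec:trunc}--\ref{sec:end} carry out the proof.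

\section{From ideals to the convolution equation}\label{sec:red}

In this section we assume Theorem~\ref{thm:A}.

\begin{proof}[Proof of Theorem~\ref{thm:T}]
Let $b=\alpha(\mu)$, let $\mu_b(E)=\mu(E+b)$, and put $\psi(x)=\varphi(x+b)$ and $\tilde g(x)=g(x+b+c)$. Then $\psi$ is continuous and convex, $\psi(x)/x\to\infty$, $\int e^{-\psi}\,d|\mu_b|<\infty$ and $\alpha(\mu_b)=0$. By \eqref{eq:incr}, $\varphi(x+b+c)\ge\psi(x)+\varphi(c)-\varphi(0)$, so $|\tilde g|\le C'e^{-\psi}$. Since $\mu$ is carried by $[b,\infty)$, we have $\int\tilde g(x+y)\,d\mu_b(x)=\int g(x+c+y)\,d\mu(x)=0$ for a.e.\ $y\ge0$. Theorem~\ref{thm:A} gives $\tilde g=0$ a.e.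
\end{proof}

A closed ideal is determined by the functionals that annihilate it, and these functionals solve a convolution equation.

\begin{lemma}\label{lem:dual}
Let $w$ satisfy \eqref{eq:submult}. Suppose that for every $f\ne0$ in $L^1(w)$ and every Borel function $g$ with $g/w$ bounded,
\begin{equation}\label{eq:U}
\int_0^\infty f(x)g(x+y)\,dx=0\ \text{ for a.e.\ }y\ge0\quad\Longrightarrow\quad g=0\ \text{ a.e.\ on }[\alpha(f),\infty).
\end{equation}
Then $\overline{f*L^1(w)}=M_{\alpha(f)}$ for every $f\ne0$, and every nonzero closed ideal of $L^1(w)$ is standard.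
\end{lemma}

\begin{proof}
The bounded functionals on $L^1(w)$ are the maps $k\mapsto\int kg$ with $g/w\in L^\infty$; after a change on a null set, $g$ is Borel and $|g|\le C_1w$ everywhere. Let $f\ne0$, $b=\alpha(f)$ and $V=\overline{f*L^1(w)}$. Then $V\subset M_b$, since $M_b$ is a closed ideal that contains $f$. Let $g$ annihilate $V$. For $h\in L^1(w)$, \eqref{eq:submult} gives $\iint|h(y)||f(x)||g(x+y)|\,dx\,dy\le CC_1\|h\|\|f\|$, so Fubini's theorem applies:
\[
0=\int(f*h)\,g=\int_0^\infty h(y)\Big(\int_0^\infty f(x)g(x+y)\,dx\Big)dy .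
\]
As $h$ is arbitrary, the inner integral vanishes for a.e.\ $y$. By \eqref{eq:U}, $g=0$ a.e.\ on $[b,\infty)$, so $g$ annihilates $M_b$. By the Hahn--Banach theorem, a closed subspace contains every vector annihilated by all the functionals that vanish on it; hence $M_b\subset V$.

Let $I\ne\{0\}$ be a closed ideal and $a=\inf\{\alpha(f):0\ne f\in I\}$, so that $I\subset M_a$. Choose $f_k\in I\setminus\{0\}$ with $b_k=\alpha(f_k)\to a$. By the first part, $M_{b_k}\subset I$. If $h\in M_a$, then $h\mathbf 1_{[b_k,\infty)}\in M_{b_k}$ and $h\mathbf 1_{[b_k,\infty)}\to h$ in norm by dominated convergence. Hence $h\in I$, and $I=M_a$.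
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
With $\varphi=-\log w$, $\mu=f\,dx$ and $c=0$, Theorem~\ref{thm:T} is the implication \eqref{eq:U}. Apply Lemma~\ref{lem:dual}.
\end{proof}

\begin{remark}\label{rem:titch}
Titchmarsh's convolution theorem states that $\alpha(u*v)=\alpha(u)+\alpha(v)$ for nonzero locally integrable functions $u,v$ on $\mathbb R$ whose supports are bounded below, $\alpha$ being the infimum of the support. Let $\mu=f\,dx$, let $g\ne0$ have compact support with supremum $\beta$, extend $f$ and $g$ by zero, and put $v(t)=g(-t)$. Then $\alpha(v)=-\beta$ and $(f*v)(-y)=\int f(x)g(x+y)\,dx$. If this vanishes for a.e.\ $y\ge c$, then $\alpha(f)-\beta\ge-c$, which is the conclusion of Theorem~\ref{thm:T}; this explains its name. With $g\in L^\infty[0,1]$ and $c=0$, the proof of Lemma~\ref{lem:dual} then shows that the nonzero closed ideals of $L^1[0,1]$ are standard.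
\end{remark}

\begin{proof}[Proof of Theorem~\ref{thm:dich}]
The ``if'' part is Theorem~\ref{thm:main}. For the converse let $\varphi=-\log w$. By convexity $(\varphi(x)-\varphi(0))/x$ is nondecreasing, so $c=\lim\varphi(x)/x$ exists in $(-\infty,\infty]$. Suppose that $c<\infty$. Then $\varphi(x)\le\varphi(0)+cx$, that is, $e^{-cx}\le e^{\varphi(0)}w(x)$. So $\chi(f)=\int f(x)e^{-cx}\,dx$ is a bounded nonzero functional, $\chi(f*h)=\chi(f)\chi(h)$ by Fubini's theorem, and $\ker\chi$ is a nonzero closed ideal of codimension one. The ideal $M_0$ has codimension zero. For $a>0$, restriction to $[0,a]$ identifies $L^1(w)/M_a$ with the infinite-dimensional space $L^1[0,a]$. Hence $\ker\chi$ is non-standard.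
\end{proof}

In Theorem~\ref{thm:beyond} the functions $w$ and $e^{-\varphi}$ need not be comparable. A shift of the argument by $\delta$, however, changes $\varphi(u)$ by at least about $\delta\varphi(u)/u$, and this absorbs an error $o(\varphi(u)/u)$. The price is a loss of $2\delta$ in the support, which disappears as $\delta\to0$.

\begin{proof}[Proof of Theorem~\ref{thm:beyond}]
We verify \eqref{eq:U}. Let $\theta=|\log w+\varphi|$, a continuous function with $\theta(u)=o(\varphi(u)/u)$. Fix $\delta>0$. The slope of a chord of a convex function does not decrease when either endpoint moves to the right. Comparing with the chord over $[0,u]$, respectively $[0,q]$, we get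
\[
\varphi(u+\delta)-\varphi(u)\ge\delta\,\frac{\varphi(u)-\varphi(0)}{u}\quad(u>0),\qquad
\varphi(q)-\varphi(q-\delta)\ge\delta\,\frac{\varphi(q)-\varphi(0)}{q}\quad(q\ge\delta).
\]
The right-hand sides exceed $\theta(u)$, respectively $\theta(q)$, for large arguments, while $\theta$ and the left-hand sides are bounded on compact sets. So there is a constant $C'$ such that, with $\psi(x)=\varphi(x+\delta)$ and $q=x+2\delta$,
\[
e^{-\psi(x)}\le C'e^{-\varphi(x)-\theta(x)}\le C'w(x),\qquad
w(x+2\delta)\le e^{-\varphi(q)+\theta(q)}\le C'e^{-\varphi(q-\delta)}=C'e^{-\psi(x)} .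
\]
Let $f$ and $g$ satisfy the hypothesis of \eqref{eq:U}, and put $\tilde g(x)=g(x+2\delta)$. Then $\int|f|e^{-\psi}<\infty$, $|\tilde g|\le C''e^{-\psi}$, and $\int f(x)\tilde g(x+y)\,dx=0$ for a.e.\ $y\ge0$. Theorem~\ref{thm:T}, applied with $\psi$ and $c=0$, gives $g=0$ a.e.\ on $[\alpha(f)+2\delta,\infty)$. Let $\delta\to0$ and apply Lemma~\ref{lem:dual}.
\end{proof}

\begin{remark}
Theorem~\ref{thm:beyond} applies to $\log w(x)=-x^2+\vartheta(x)$ with $\vartheta(x)=\sqrt x\sin x$ and $\varphi(x)=x^2$. Here $|\vartheta'(u)|\le\frac12+\sqrt u$, so for $y\le x$ we have $\vartheta(x+y)-\vartheta(x)-\vartheta(y)\le y(1+3\sqrt x)$, which is at most $2xy$ if $x\ge4$ and is bounded if $x\le4$; this is \eqref{eq:submult}. The function $\log w$ does not differ from a concave function by a bounded one: its second difference with step $\pi$ at $x=3\pi/2+2k\pi$ is $-2\pi^2+\sqrt{x+\pi}+\sqrt{x-\pi}+2\sqrt x$, which is unbounded above.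
\end{remark}

\section{A measure with two atoms}\label{sec:atoms}

Let $\varphi$ be as in Theorem~\ref{thm:A}, let $|g|\le e^{-\varphi}$, and let $\mu=\delta_0-\lambda\delta_T$ with $T>0$. Equation \eqref{eq:conv} reads $g(y)=\lambda g(y+T)$ for a.e.\ $y$. Iteration settles this case at once, since $|g(y)|\le|\lambda|^ke^{-\varphi(y+kT)}\to0$. We give another argument, which extends to all $\mu$.

The function $g$ decays faster than every exponential, so $\Gamma(z)=\int_0^\infty g(u)e^{zu}\,du$ is entire, and it is bounded by $\int e^{su-\varphi(u)}\,du$ in the half-plane $\operatorname{Re}z\le s$. We want to bound $\Gamma$ on the right and apply Liouville's theorem. Let $\tau$ be the right derivative of $\varphi$ at $T$, so that $\varphi(u)\ge\varphi(T)+\tau(u-T)$ for all $u\ge0$. Let $m=|\lambda|e^{-\varphi(T)}$ be the mass of $e^{-\varphi}|\mu|$ at $T$, and write $s=\operatorname{Re}z$.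

\emph{The case $s>\tau$.} Multiply $\Gamma$ by the Laplace transform $1-\lambda e^{-zT}$ of $\mu$. Splitting at $u=T$,
\[
\lambda e^{-zT}\Gamma(z)=\lambda\int_0^Tg(T-t)e^{-zt}\,dt+\lambda\int_0^\infty g(T+t)e^{zt}\,dt ,
\]
and the last term equals $\Gamma(z)$ by the equation. Since $|g(T-t)|\le e^{-\varphi(T)+\tau t}$,
\[
|\Gamma(z)(1-\lambda e^{-zT})|=\Big|\lambda\int_0^Tg(T-t)e^{-zt}\,dt\Big|\le m\int_0^\infty e^{-(s-\tau)t}\,dt=\frac m{s-\tau}.
\]

\emph{The case $s<\tau$.} Discard the atom at $T$ and multiply $\Gamma$ by $1$, the Laplace transform of $\delta_0$. The equation brings the discarded atom back, now looking to the right, where $|g(T+t)|\le e^{-\varphi(T)-\tau t}$: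
\[
|\Gamma(z)|=\Big|\lambda\int_0^\infty g(T+t)e^{zt}\,dt\Big|\le m\int_0^\infty e^{-(\tau-s)t}\,dt=\frac m{\tau-s}.
\]

So $|\Gamma(z)F_s(z)|\le m/|s-\tau|$, where $F_s$ is the Laplace transform of the part of $\mu$ that is retained; the atom at $T$ is retained when the slope of $\varphi$ there is below $s$. For large $s$ we have $|F_s(z)|\ge\frac12$. Thus $\Gamma$ is bounded in $\mathbb C$ and tends to $0$ as $z\to+\infty$, so $\Gamma\equiv0$ and $g=0$ a.e.

Three features matter for the general case. First, when the support of $\mu$ is unbounded there is mass beyond the cut for every $s$, so both cases occur on every vertical line. Second, the bound depends on the atom only through $m$ and $\tau$, and the total mass of $e^{-\varphi}|\mu|$ is finite, so the bounds can be added; but the slopes may fill an interval, and $|s-\tau|^{-1}$ is not integrable in $s$. Passing from the supremum to the $L^2$ norm on the vertical line replaces it by the integrable $|s-\tau|^{-1/2}$. Third, the lower bound for $F_s$ came from the atom at the origin;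 in general it has to be extracted from the bare hypothesis $\alpha(\mu)=0$.

\section{The truncated Laplace transform}\label{sec:trunc}

From now on $\varphi,\mu,g$ satisfy the hypotheses of Theorem~\ref{thm:A}. Recall that a convex function on $\mathbb R^+$ has a finite nondecreasing right derivative $\tau$ on $(0,\infty)$, that it is the integral of $\tau$, and that it lies above its tangent lines:
\begin{equation}\label{eq:tangent}
\varphi(y)\ge\varphi(x)+\tau(x)(y-x)\qquad(y\ge0).
\end{equation}

\subsection*{Normalization}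
Let $c=\tau(1)$, and let $\varphi_1$ equal $\varphi(1)+c(x-1)$ on $[0,1]$ and $\varphi$ on $[1,\infty)$. Then $\varphi_1$ is convex and $\varphi-\varphi_1$ is bounded, so the hypotheses hold with $\varphi_1$. Replace $(\mu,g,\varphi)$ by
\[
\big(e^{-(c-1)x}\mu,\ e^{(c-1)x}g,\ \varphi_1(x)-(c-1)x-\varphi_1(0)\big).
\]
This multiplies the left side of \eqref{eq:conv} by $e^{(c-1)y}$ and affects neither the hypotheses nor the conclusion. After multiplying $\mu$ and $g$ by constants we may assume that
\[
\varphi(x)=x\ \text{ and }\ \tau(x)=1\ \text{ on }[0,1],\qquad |g|\le e^{-\varphi},\qquad dm=e^{-\varphi}\,d|\mu|\ \text{ has total mass }1 .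
\]
Now $\tau\ge1$ on $\mathbb R^+$, \eqref{eq:tangent} holds for all $x,y\ge0$, and $\tau(x)\ge\varphi(x)/x\to\infty$ by \eqref{eq:tangent} with $y=0$.

\subsection*{The conjugate function and the cut}
Let $\varphi^*(s)=\sup_{x\ge0}(sx-\varphi(x))$. It measures the size of $e^{su}g(u)$, and hence of $\Gamma$ on the line $\operatorname{Re}z=s$. It is finite because $\varphi(x)/x\to\infty$. As a supremum of nondecreasing affine functions it is convex and nondecreasing, hence continuous. We have $\varphi^*(1)=0$, since $\varphi(x)\ge x$ with equality at $0$. Finally $\varphi^*(s)/s\to\infty$, since $\varphi^*(s)/s\ge x-\varphi(x)/s$ for each fixed $x$.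

For $s\ge1$ let $N_s=\{x\ge0:\tau(x)\le s\}$ and $X_s=\sup N_s$. The set $N_s$ is a bounded interval that contains $[0,1]$, and it grows with $s$. The function $\varphi(x)-sx$ has right derivative $\tau-s$, so it is nonincreasing on $[0,X_s]$ and nondecreasing on $[X_s,\infty)$. Hence $\varphi(x)\le sx$ on $N_s$ and $\varphi(X_s)-sX_s=-\varphi^*(s)$. Put
\[
\Gamma(z)=\int_0^\infty g(u)e^{zu}\,du,\qquad F_s(z)=\int_{N_s}e^{-zx}\,d\mu(x)\quad(s\ge1).
\]
Both are entire functions of $z$.

\begin{lemma}\label{lem:basic}
Let $S\ge1$. Then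
\begin{align}
|\Gamma(z)|&\le\frac{e^{\varphi^*(S)}}{S-\operatorname{Re}z}&&(\operatorname{Re}z<S),\label{eq:Gamma}\\
|F_S(z)|&\le1&&(\operatorname{Re}z\ge S),\label{eq:Fone}\\
|F_s(z)-F_S(z)|&\le e^{-\varphi^*(S)}&&(\operatorname{Re}z=s\ge S).\label{eq:freeze}
\end{align}
In particular, $|\Gamma(z)|\le(1-\operatorname{Re}z)^{-1}\le1$ for $\operatorname{Re}z\le0$.
\end{lemma}

\begin{proof}
For $\operatorname{Re}z=s<S$ we have $|g(u)e^{zu}|\le e^{su-\varphi(u)}\le e^{\varphi^*(S)-(S-s)u}$. Integration gives \eqref{eq:Gamma}, and $S=1$ gives the last assertion. For $\operatorname{Re}z\ge S$ we have $|F_S(z)|\le\int_{N_S}e^{\varphi(x)-Sx}\,dm\le1$. For \eqref{eq:freeze}, a point $x\in N_s\setminus N_S$ satisfies $X_S\le x\le X_s$, so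
\[
\varphi(x)-sx\le\varphi(X_S)-sX_S=-\varphi^*(S)-(s-S)X_S\le-\varphi^*(S),
\]
and $|F_s(z)-F_S(z)|\le\int_{N_s\setminus N_S}e^{\varphi(x)-sx}\,dm\le e^{-\varphi^*(S)}$.
\end{proof}

\subsection*{The $L^2$ estimate}
For $\operatorname{Re}z=s\ge1$ put $Q(z)=|\Gamma(z)F_s(z)|$; the cut moves with $\operatorname{Re}z$. The function $Q$ is Borel, because $\mathbf 1_{\{\tau(x)\le\operatorname{Re}z\}}e^{-zx}$ is Borel in $(x,z)$. The next proposition is the only place where equation \eqref{eq:conv} is used, and it uses convexity through \eqref{eq:tangent} on both sides of $x$. We need two standard facts: Minkowski's integral inequality $\|\int k(x,\cdot)\,d\nu(x)\|_{L^2}\le\int\|k(x,\cdot)\|_{L^2}\,d|\nu|(x)$, and Plancherel's theorem, by which $y\mapsto\int k(t)e^{\pm iyt}\,dt$ has $L^2$ norm $\sqrt{2\pi}\,\|k\|_{L^2}$ for $k\in L^1\cap L^2$.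

\begin{proposition}\label{prop:key}
For every $R\ge1$,
\[
\int_1^{2R}\int_{-2R}^{2R}Q(s+iy)\,dy\,ds\le8\sqrt\pi\,R .
\]
\end{proposition}

\begin{proof}
Let $\Lambda(s)=\int|s-\tau(x)|^{-1/2}\,dm(x)\in[0,\infty]$. For $0\le\tau\le2R$ we have $\int_0^{2R}|s-\tau|^{-1/2}\,ds=2\sqrt\tau+2\sqrt{2R-\tau}\le4\sqrt R$, and for $\tau>2R$ the integral is at most its value $2\sqrt{2R}$ at $\tau=2R$. Since $m$ has mass one, Tonelli's theorem gives
\begin{equation}\label{eq:Lambda}
\int_0^{2R}\Lambda(s)\,ds\le4\sqrt R .
\end{equation}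
Fix $s\in(1,2R)$ with $\Lambda(s)<\infty$; almost every $s$ is of this kind. Then $|\mu|(\{\tau=s\})=0$, and $\Lambda(s)=\Lambda_-+\Lambda_+$, where $\Lambda_-$ and $\Lambda_+$ are the integrals over $\{\tau<s\}$ and $\{\tau>s\}$. For $\operatorname{Re}z=s$ the product $\Gamma(z)F_s(z)=\int_{N_s}\int_0^\infty g(u)e^{z(u-x)}\,du\,d\mu(x)$ converges absolutely. Split the inner integral at $u=x$ and substitute $u=x-t$, respectively $u=x+t$. Fubini's theorem gives $\Gamma(z)F_s(z)=A(z)+B(z)$, where
\begin{align*}
A(z)&=\int_0^\infty e^{-zt}a(t)\,dt,& a(t)&=\int_{N_s\cap[t,\infty)}g(x-t)\,d\mu(x),\\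
B(z)&=\int_0^\infty e^{zt}b(t)\,dt,& b(t)&=\int_{N_s}g(x+t)\,d\mu(x),
\end{align*}
and it shows that $e^{-st}a(t)$ and $e^{st}b(t)$ are integrable.

\emph{The term $A$.} For $0\le t\le x$, \eqref{eq:tangent} gives $|g(x-t)|\le e^{-\varphi(x)+\tau(x)t}$. As $\tau<s$ for $|\mu|$-a.e.\ point of $N_s$, Minkowski's inequality yields
\[
\|e^{-st}a\|_{L^2(dt)}\le\int_{\{\tau<s\}}\Big(\int_0^\infty e^{-2(s-\tau(x))t}\,dt\Big)^{1/2}dm(x)=\frac{\Lambda_-}{\sqrt2}.
\]

\emph{The term $B$.} On $N_s$ the decay $e^{-\tau(x)t}$ of $g(x+t)$ is too slow to compensate $e^{st}$. Equation \eqref{eq:conv} moves the integral to the complement $\{\tau>s\}$ of $N_s$, where the decay is fast enough: $b(t)=-\int_{\{\tau>s\}}g(x+t)\,d\mu(x)$ for a.e.\ $t\ge0$, and $|g(x+t)|\le e^{-\varphi(x)-\tau(x)t}$ by \eqref{eq:tangent}. Therefore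
\[
\|e^{st}b\|_{L^2(dt)}\le\int_{\{\tau>s\}}\Big(\int_0^\infty e^{-2(\tau(x)-s)t}\,dt\Big)^{1/2}dm(x)=\frac{\Lambda_+}{\sqrt2}.
\]

By Plancherel's theorem, $A(s+iy)$ and $B(s+iy)$ have $L^2(dy)$ norms at most $\sqrt\pi\,\Lambda_-$ and $\sqrt\pi\,\Lambda_+$. Hence $Q(s+iy)$ has norm at most $\sqrt\pi\,\Lambda(s)$, and the Cauchy--Schwarz inequality gives $\int_{-2R}^{2R}Q(s+iy)\,dy\le2\sqrt{\pi R}\,\Lambda(s)$. Integrate over $s$ and use \eqref{eq:Lambda}.
\end{proof}

\begin{remark}\label{rem:atom}
If $\mu(\{0\})\ne0$, the proof ends here. For $\operatorname{Re}z=s\ge1$,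
\[
|F_s(z)-\mu(\{0\})|\le\int_{N_s\setminus\{0\}}e^{\varphi(x)-sx}\,dm(x)\to0\qquad(s\to\infty)
\]
by dominated convergence, the integrand being at most $1$. So $|F_s(z)|\ge\delta>0$ for $s\ge s_0$, while $|\Gamma|\le M_0=e^{\varphi^*(s_0+1)}$ for $\operatorname{Re}z\le s_0$ by \eqref{eq:Gamma}. For $R\ge\max(1,|z_0|)$ the mean value of $\Gamma$ over the disc $|z-z_0|<R$ gives $|\Gamma(z_0)|\le M_0+8\sqrt\pi R/(\delta\pi R^2)$. Letting $R\to\infty$, we see that $\Gamma$ is bounded, hence constant, hence zero by Lemma~\ref{lem:basic}.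
\end{remark}

\section{Analytic functions in a half-plane}\label{sec:pot}

If $\mu(\{0\})=0$, the estimate in Remark~\ref{rem:atom} shows that $F_s(z)\to0$ uniformly as $\operatorname{Re}z=s\to\infty$, and we can no longer divide by $F_s$ at the cost of a constant. The argument changes in three ways.

First, we ask for less. It suffices to bound a mean of $\log^+|\Gamma|$ by $o(r)$ on a sequence of half-circles $|z|=r$ (Lemma~\ref{lem:halfdisc}). Since $\log|\Gamma|=\log Q-\log|F_s|$ and $Q$ is small in the mean, the task is to bound the mean of $-\log|F_s|$ by $o(r)$.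

Second, $z\mapsto F_{\operatorname{Re}z}(z)$ is not analytic. We freeze the cut at a level $S$. The function $F_S$ is analytic and bounded by $1$ in $\operatorname{Re}z>S$, so a lower bound at one point (Lemma~\ref{lem:point}) controls the mean of $-\log|F_S|$. By \eqref{eq:freeze}, lower bounds pass from $F_S$ to $F_s$ wherever $|F_S|$ is well above $e^{-\varphi^*(S)}$.

Third, where $|F_S|$ is below that level we know only the bound $e^{\varphi^*(s+1)}$ for $|\Gamma|$, and $\varphi^*(s+1)/s\to\infty$. So the half-circle must avoid the set where $|F_S|$ is very small altogether. A mean estimate cannot guarantee this, and we need an estimate for the set of radii at which that set is met (Lemma~\ref{lem:small}(b)).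

We recall the tools. A function $u:\Omega\to[-\infty,\infty)$ on an open set $\Omega\subset\mathbb C$ is \emph{subharmonic} if it is upper semicontinuous and its value at each point is at most its mean over all small circles about the point. If $F$ is analytic, then $\log|F|$ and $\log^+|F|=\max(\log|F|,0)$ are subharmonic, and the sum of a subharmonic and a harmonic function is subharmonic.
\begin{itemize}
\item \emph{Maximum principle.} If $u$ is subharmonic in $\Omega$ and $\limsup u\le0$ at each point of $\partial\Omega$ and, for unbounded $\Omega$, at $\infty$, then $u\le0$ in $\Omega$.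
\item \emph{Phragm\'en--Lindel\"of theorem.} An entire function with $|\Phi(z)|\le Ce^{C|z|}$ that is bounded on the two sides of a quadrant is bounded in the quadrant.
\item \emph{Poisson inequality.} If $F$ is bounded and analytic in a neighborhood of $\{\operatorname{Re}z\ge s\}$ and $x_0>s$, then
\[
\log|F(x_0)|\le\frac1\pi\int_{-\infty}^\infty\log|F(s+iy)|\,\frac{x_0-s}{(x_0-s)^2+y^2}\,dy .
\]
\end{itemize}

\begin{lemma}\label{lem:halfdisc}
Let $\Gamma$ be entire with $|\Gamma|\le1$ on the imaginary axis. If $\operatorname{Re}z_0>0$ and $r\ge2|z_0|$, then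
\[
\log|\Gamma(z_0)|\le\frac{32\operatorname{Re}z_0}{\pi r}\int_{-\pi/2}^{\pi/2}\log^+|\Gamma(re^{i\theta})|\cos\theta\,d\theta .
\]
\end{lemma}

\begin{proof}
Let $v=\log^+|\Gamma|$, a continuous subharmonic function that vanishes on the imaginary axis. On the circle $|z|=r$ take the function equal to $v(z)$ for $\operatorname{Re}z\ge0$ and to $-v(-\bar z)$ for $\operatorname{Re}z\le0$; it is continuous because $v(\pm ir)=0$. Its Poisson integral $u$ is harmonic in the disc and continuous on the closed disc. Pairing $re^{i\theta}$ with its mirror image $-re^{-i\theta}$, we get for $|z|<r$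
\[
u(z)=\frac{r^2-|z|^2}{2\pi}\int_{-\pi/2}^{\pi/2}\Big(\frac1{|re^{i\theta}-z|^2}-\frac1{|re^{i\theta}+\bar z|^2}\Big)v(re^{i\theta})\,d\theta .
\]
Since $|re^{i\theta}+\bar z|^2-|re^{i\theta}-z|^2=4r\cos\theta\operatorname{Re}z$, the function $u$ vanishes on the imaginary diameter. So $v=u$ on the boundary of the right half-disc, and $v\le u$ inside by the maximum principle. At $z=z_0$ both distances are at least $r/2$, so the kernel is at most
\[
\frac{r^2}{2\pi}\cdot\frac{4r\cos\theta\operatorname{Re}z_0}{(r/2)^4}=\frac{32\operatorname{Re}z_0}{\pi r}\cos\theta .\qedhere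
\]
\end{proof}

The next lemma is the only use of the hypothesis $\alpha(\mu)=0$. It says that a measure with mass arbitrarily close to $0$ cannot have a Laplace transform that decays exponentially.

\begin{lemma}\label{lem:point}
Let $L(x)=\int_{[0,1]}e^{-xt}\,d\mu(t)$. For each $c\in(0,1)$ there are arbitrarily large $x$ with $|L(x)|\ge e^{-cx}$.
\end{lemma}

\begin{proof}
Otherwise $e^{cx}L(x)$ is bounded on $[0,\infty)$. Let $\Phi(z)=\int_{[0,c)}e^{z(c-t)}\,d\mu(t)$. It is entire, $|\Phi(z)|\le|\mu|([0,c))\,e^{|z|}$, and it is bounded for $\operatorname{Re}z\le0$. For $x\ge0$ the difference $e^{cx}L(x)-\Phi(x)=\int_{[c,1]}e^{x(c-t)}\,d\mu(t)$ is bounded, so $\Phi$ is bounded on $[0,\infty)$. The Phragm\'en--Lindel\"of theorem in the two right quadrants shows that $\Phi$ is bounded in $\mathbb C$, hence constant. By dominated convergence $\Phi(x)\to0$ as $x\to-\infty$, so $\Phi\equiv0$. On the imaginary axis this says that the Fourier transform of the finite measure $\mu|_{[0,c)}$ vanishes. Hence $\mu|_{[0,c)}=0$, contrary to $\alpha(\mu)=0$.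
\end{proof}

For $0<S<r$ let $\Theta_r=\{\theta\in(-\frac\pi2,\frac\pi2):r\cos\theta>S\}$, which parametrizes the part of the circle $|z|=r$ in the half-plane $\operatorname{Re}z>S$. Lebesgue measure on the line is denoted by $|\cdot|$. Part (b) below is in the spirit of Hall's lemma; see Figure~\ref{fig:arc}.

\begin{lemma}\label{lem:small}
Let $0<S\le R/2$ and $H=\{\operatorname{Re}z>S\}$. Let $F$ be analytic in $H$ with $|F|\le1$ and $F(4R)\ne0$. Put $p=-\log|F|\in[0,\infty]$ and $P=p(4R)$.
\begin{itemize}
\item[(a)] $\displaystyle\int_R^{2R}\int_{\Theta_r}p(re^{i\theta})\,d\theta\,dr\le10\pi RP$.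
\item[(b)] If $E=\{z\in H:R<|z|<2R,\ p(z)>R\}$ and $E^*=\{|z|:z\in E\}$, then $|E^*|\le1836\,P$.
\end{itemize}
\end{lemma}

\begin{proof}
Write $x_0=4R$.

(a) Let $S<s<2R$ and $d=x_0-s\in[2R,4R]$. For $|y|\le2R$ we have $d/(d^2+y^2)\ge d/(d^2+4R^2)\ge1/(5R)$, because $d/(d^2+4R^2)$ decreases for $d\ge2R$. Since $p\ge0$, the Poisson inequality gives $\int_{-2R}^{2R}p(s+iy)\,dy\le5\pi RP$. So the area integral of $p$ over the rectangle $(S,2R)\times(-2R,2R)$ is at most $10\pi R^2P$. The rectangle contains $\{z\in H:R<|z|<2R\}$, where the area element $r\,dr\,d\theta$ is at least $R\,dr\,d\theta$.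

(b) We compare $p$ with the Green potential of a measure that lies on $E$ and is spread over all the radii in $E^*$. The potential will be bounded above everywhere and bounded below at $x_0$ by a multiple of $|E^*|/R$.

\emph{The potential.} The set $E$ is open, being defined by $|F|<e^{-R}$. For each $r\in E^*$ there is $\theta$ with $re^{i\theta}\in E$, and then $r'e^{i\theta}\in E$ for all $r'$ in a compact interval around $r$. In particular $E^*$ is open. Given $\kappa>0$, take a compact subset of $E^*$ of measure at least $|E^*|-\kappa$, cover it by the interiors of finitely many such intervals, and shorten these to remove overlaps. We obtain compact intervals $J_i$ with disjoint interiors and angles $\theta_i$ such that $J=\bigcup J_i$ has $|J|\ge|E^*|-\kappa$ and the compact set $K=\bigcup\{re^{i\theta_i}:r\in J_i\}$ lies in $E$. Put $\zeta(r)=re^{i\theta_i}$ for $r\in J_i$ and $\rho(r)=\operatorname{Re}\zeta(r)-S$; then $\rho$ is bounded below by a positive constant and $\rho\le2R$. For $z\in H$ put $\eta=\operatorname{Re}z-S$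 and
\[
U(z)=\int_J\frac1{2\rho(r)}\log\Big(1+\frac{4\eta\rho(r)}{|z-\zeta(r)|^2}\Big)dr .
\]
If $\zeta'$ is the mirror image of $\zeta$ in $\partial H$, then $|z-\zeta'|^2=|z-\zeta|^2+4\eta\rho$. So $\frac12\log(1+4\eta\rho/|z-\zeta|^2)=\log|z-\zeta'|-\log|z-\zeta|$ is the Green function of $H$ with pole $\zeta$, and $U$ is harmonic in $H\setminus K$. A pole close to $\partial H$ has a Green function of size proportional to $\rho$ far away; the factor $1/\rho$ makes all radii count equally at $x_0$. From $\log(1+q)\le q$, the integrand is at most $2\eta/|z-\zeta(r)|^2$. Hence $U\to0$ at each point of $\partial H$, where $\eta\to0$ and $z$ stays away from $K$, and at $\infty$, where $\eta\le|z|$ and $|z-\zeta|\ge|z|-2R$.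

\emph{Upper bound: $U\le34$ in $H$.} Fix $z$ and let $t=r-|z|$. Since $|\zeta(r)|=r$, we have $|z-\zeta(r)|\ge|t|$; this is where it matters that $K$ has one point for each radius. If $\rho(r)\notin(\eta/2,2\eta)$, then also $|z-\zeta(r)|\ge|\rho-\eta|\ge\eta/2$, and the integrand is at most $2\eta/\max(t^2,\eta^2/4)$, with
\[
\int_{-\infty}^\infty\frac{2\eta\,dt}{\max(t^2,\eta^2/4)}=2\eta\Big(\eta\cdot\frac4{\eta^2}+2\cdot\frac2\eta\Big)=16 .
\]
If $\eta/2<\rho(r)<2\eta$, the integrand is at most $\eta^{-1}\log(1+8\eta^2/t^2)$. The integral $\int_{-\infty}^\infty\log(1+\beta^2/t^2)\,dt$ vanishes at $\beta=0$ and has $\beta$-derivative $\int2\beta(t^2+\beta^2)^{-1}\,dt=2\pi$, so it equals $2\pi\beta$. These radii therefore contribute at most $2\pi\sqrt8<18$.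

\emph{Lower bound at $x_0$.} Here $3R\le\eta\le4R$ and $2R\le|x_0-\zeta|\le6R$, so $q=4\eta\rho/|x_0-\zeta|^2\le8$ and $\log(1+q)\ge q/(1+q)\ge q/9$. The integrand is at least $2\eta/(9|x_0-\zeta|^2)\ge6R/(9\cdot36R^2)=1/(54R)$. Thus $U(x_0)\ge|J|/(54R)$.

\emph{Comparison.} The function $U/34-p/R$ is subharmonic in $H\setminus K$. It is negative near $K$, because $p>R$ on the open set $E\supset K$ and $U\le34$. Its upper limits at $\partial H$ and at $\infty$ are at most $0$, because $p\ge0$ and $U\to0$ there. By the maximum principle it is at most $0$ in $H\setminus K$, which contains $x_0$. So $|J|/(54R)\le34P/R$, that is, $|J|\le1836P$. Let $\kappa\to0$.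
\end{proof}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.15]
\draw[->] (-0.5,0) -- (4.5,0);
\draw[->] (0,-2.3) -- (0,2.45);
\draw[dashed] (0.4,-2.3) -- (0.4,2.3) node[right] {$\operatorname{Re}z=S$};
\draw[dotted,thick] (0,-1) arc (-90:90:1);
\draw[dotted,thick] (0,-2) arc (-90:90:2);
\draw[thick] (0,-1.45) arc (-90:90:1.45);
\fill[gray!60] (35:1.17) circle (0.12);
\fill[gray!60] (-40:1.78) circle (0.16);
\draw[line width=2.5pt] (1.05,0) -- (1.29,0);
\draw[line width=2.5pt] (1.62,0) -- (1.94,0);
\node at (1.78,0.22) {$E^*$};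
\node at (-27:1.76) {$E$};
\fill (4,0) circle (1.3pt) node[below] {$4R$};
\node[left] at (0,1) {$iR$};
\node[left] at (0,1.45) {$ir$};
\node[left] at (0,2) {$2iR$};
\end{tikzpicture}
\caption{The set $E$ (gray) of points with $R<|z|<2R$ and $\operatorname{Re}z>S$ at which a function bounded by $1$ has modulus below $e^{-R}$, and its circular projection $E^*$ on the real axis. If the function is at least $e^{-o(R)}$ at the point $4R$, then $E^*$ has measure $o(R)$, and most half-circles $|z|=r$ with $R<r<2R$ miss $E$.}
\label{fig:arc}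
\end{figure}

\section{Proof of the uniqueness theorem}\label{sec:end}

\subsection*{Choice of $R$ and $S$}
The level $S$ of the frozen cut has to meet two opposite demands. To the right of the line $\operatorname{Re}z=S$, the error $e^{-\varphi^*(S)}$ in \eqref{eq:freeze} must be smaller than the lower bound $e^{-R}$ for $|F_S|$ outside $E$. To the left of the line we have only \eqref{eq:Gamma}, which bounds $\log|\Gamma|$ by about $\varphi^*(S)$; as $\cos\theta\le S/R$ on that part of the half-circle, the bound is good enough if $\varphi^*(S)=O(R)$ and $S=o(R)$. The choice $\varphi^*(S)=2R$ satisfies both.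

By Lemma~\ref{lem:point} there are $R_n\ge1$ ($n\ge2$) with $R_n\to\infty$ and $|L(4R_n)|\ge e^{-4R_n/n}$. Since $\varphi^*$ is continuous and unbounded with $\varphi^*(1)=0$, there is $S_n>1$ with $\varphi^*(S_n)=2R_n$. Since $\varphi^*$ is finite and nondecreasing, $S_n\to\infty$; this uses $\varphi(x)/x\to\infty$. Therefore $S_n/R_n=2S_n/\varphi^*(S_n)\to0$. Write $R=R_n$ and $S=S_n$, and let $n$ be so large that $S\le R/2$.

The function $\varphi(x)-4Rx$ is nonincreasing on $N_S$, where $\tau\le S\le4R$, and its value at $x=1$ is $1-4R$. Hence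
\[
|F_S(4R)-L(4R)|\le\int_{N_S\setminus[0,1]}e^{\varphi(x)-4Rx}\,dm\le e^{1-4R}\le\tfrac12e^{-4R/n},
\]
the last step because $4R(1-1/n)\ge2>1+\log2$. So $|F_S(4R)|\ge\frac12e^{-4R/n}$. By \eqref{eq:Fone}, Lemma~\ref{lem:small} applies to $F=F_S$; with $p,P,E^*$ as there,
\[
P=P_n\le\frac{4R_n}n+\log2=o(R_n).
\]
Let $n$ be so large that $1836P\le R/4$.

\subsection*{A good radius}
Passing to polar coordinates in Proposition~\ref{prop:key}, as in the proof of Lemma~\ref{lem:small}(a), we get $\int_R^{2R}\int_{\Theta_r}Q(re^{i\theta})\,d\theta\,dr\le8\sqrt\pi$. By Chebyshev's inequality, the set of $r\in(R,2R)$ with $\int_{\Theta_r}Q\,d\theta>64/R$ has measure at most $\sqrt\pi R/8<R/4$. By Lemma~\ref{lem:small}(a), the set of $r$ with $\int_{\Theta_r}p\,d\theta>40\pi(P+1)$ has measure less than $R/4$. By Lemma~\ref{lem:small}(b), $|E^*|\le R/4$. The three sets do not cover $(R,2R)$, so there is $r=r_n\in(R,2R)$ with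
\[
\int_{\Theta_r}Q(re^{i\theta})\,d\theta\le\frac{64}R,\qquad\int_{\Theta_r}p(re^{i\theta})\,d\theta\le40\pi(P+1),\qquad p(re^{i\theta})\le R\ \ (\theta\in\Theta_r).
\]
Let $v=\log^+|\Gamma|$. We estimate $\int v(re^{i\theta})\cos\theta\,d\theta$ on the two sides of the line $\operatorname{Re}z=S$.

\subsection*{The arc $\operatorname{Re}z>S$}
Let $|z|=r$ and $s=\operatorname{Re}z>S$. Since $p(z)\le R$ and $R\ge1$, we have $e^{-2R}\le e^{-R}e^{-p(z)}\le\frac12e^{-p(z)}$, and \eqref{eq:freeze} gives $|F_s(z)|\ge e^{-p(z)}-e^{-2R}\ge\frac12e^{-p(z)}$. Thus $|\Gamma(z)|\le2e^{p(z)}Q(z)$ and $v\le\log2+p+\log^+Q\le\log2+p+Q$. Consequently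
\[
\int_{\Theta_r}v\cos\theta\,d\theta\le\pi\log2+40\pi(P+1)+\frac{64}R .
\]

\subsection*{The arcs $0<\operatorname{Re}z<S$}
By \eqref{eq:Gamma}, $v(z)\le2R+\log^+\frac1{S-\operatorname{Re}z}$. On these two arcs $\cos\theta<S/R$, and their total angle is less than $\pi$, so the term $2R$ contributes at most $2\pi S$. The logarithm is positive only for $t=r\cos\theta\in(S-1,S)$. There $0<t\le r/2$, so $\cos\theta\le\frac12$ and $|d\theta|=dt/\sqrt{r^2-t^2}\le2\,dt/(\sqrt3\,r)$. The two arcs together contribute at most
\[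
2\cdot\frac12\cdot\frac2{\sqrt3\,r}\int_{S-1}^S\log\frac1{S-t}\,dt=\frac2{\sqrt3\,r}\le\frac2R .
\]

\subsection*{Conclusion}
Fix $z_0$ with $\operatorname{Re}z_0>0$, and let $n$ be so large that $R\ge2|z_0|$. By Lemma~\ref{lem:basic}, $|\Gamma|\le1$ on the imaginary axis, so Lemma~\ref{lem:halfdisc} gives
\[
\log|\Gamma(z_0)|\le\frac{32\operatorname{Re}z_0}{\pi R}\Big(2\pi S+40\pi(P+1)+\pi\log2+\frac{66}R\Big).
\]
As $n\to\infty$ we have $R\to\infty$, $S/R\to0$ and $P/R\to0$, so the right side tends to $0$ and $|\Gamma(z_0)|\le1$. Together with Lemma~\ref{lem:basic} this shows that $|\Gamma|\le1$ in $\mathbb C$, so $\Gamma$ is constant by Liouville's theorem. Since $|\Gamma(-x)|\le(1+x)^{-1}$ for $x\ge0$, the constant is zero. On the imaginary axis $\Gamma$ is the Fourier transform of the integrable function $g$, and therefore $g=0$ a.e. This proves Theorem~\ref{thm:A} and, by Section~\ref{sec:red}, Theorems~\ref{thm:main}, \ref{thm:dich}, \ref{thm:beyond} and~\ref{thm:T}. In particular, no weight as in the Problem has non-standard ideals.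 \qed
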